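# Splitting complete graphs into cubes

## 1. Sixteen points, ten cubes

Let $W_d$ be the graph of the $d$-dimensional cube: its vertices are the vectors of $\mathbb F_2^d$, and $x,x'$ are joined when they differ in exactly one coordinate. It has $2^d$ vertices, it is $d$-regular, and it has $d2^{d-1}$ edges. So $W_1=K_2$, $W_2$ is the 4-cycle, and $W_3$ is the usual cube, with 8 vertices and 12 edges.

Take the complete graph $K_{16}$, which has $120=10\cdot 12$ edges. Can its edges be split into ten edge-disjoint copies of $W_3$? Name the vertices by the vectors of $\mathbb F_2^4$. The edge $\{x,x'\}$ has a *difference* $x+x'\ne0$, and each of the 15 nonzero vectors is the difference of exactly 8 edges. Arrange the 15 nonzero vectors in five rows: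

$$\begin{array}{lll}
0001&0010&0100\\
1000&0011&0110\\
1100&1011&0101\\
1010&0111&1110\\
1111&1101&1001
\end{array}$$

The row sums are $0111,\ 1101,\ 0010,\ 0011,\ 1011$. Three distinct nonzero vectors over $\mathbb F_2$ are dependent only if their sum is $0$, so every row is linearly independent. Take one row $b_1,b_2,b_3$ and all edges with differences in this row. These edges never leave a coset $x+\mathrm{span}(b_1,b_2,b_3)$. In such a coset, write the points as $x+a_1b_1+a_2b_2+a_3b_3$; two points are joined exactly when their coefficient vectors $(a_1,a_2,a_3)$ differ in one place. That is a $W_3$. There are two cosets, hence two cubes per row, and five rows give ten cubes. Since every edge has its difference in exactly one row, $K_{16}$ is decomposed.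

**Definition.** A complete graph $K_m$ is *decomposable into copies of $W_d$* if its edge set can be partitioned into the edge sets of subgraphs isomorphic to $W_d$. ($K_1$ counts as decomposable, into $0$ cubes.)

For which $m$ is $K_m$ decomposable into copies of $W_3$? Each vertex has degree $m-1$, and each cube through it uses 3 of these edges, so $3\mid m-1$. Counting edges, $12\mid m(m-1)/2$. Together these leave $m\equiv 1$ or $16\pmod{24}$, that is $m=1,16,25,40,49,\dots$. We have just done $16$. The next even case is $40$, which is not a power of $2$, so the trick above does not apply as it stands.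

Three facts are quoted as known with the problem. Theorem 6.1: if $d>1$ and $m\equiv1\pmod{d2^d}$, then $K_m$ is decomposable into copies of $W_d$. Theorem 6.2: for $d$ even, $K_m$ is decomposable if and only if $m\equiv1\pmod{d2^d}$. Theorem 6.3: if $d$ is odd, $K_m$ is decomposable, and $m\not\equiv1\pmod{d2^d}$, then $m\equiv1\pmod d$ and $m\equiv0\pmod{2^d}$. Problem 15 asks, for a prime $d>2$: is $K_m$ decomposable if and only if $m\equiv1$ or $(d+1)2^{d-1}\pmod{d2^d}$? For $d=3$ this is exactly our list $1,16\pmod{24}$.

## 2. Two divisibility conditions

The answer to the problem is yes, and the counting conditions turn out to be sufficient for every $d$.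

**Theorem 1.** Let $d>2$ be prime. Then $K_m$ is decomposable into copies of $W_d$ if and only if $m\equiv 1$ or $m\equiv (d+1)2^{d-1}\pmod{d\,2^d}$.

**Theorem 2.** For all $d,m\ge1$: $K_m$ is decomposable into copies of $W_d$ if and only if
$$d\mid m-1\quad\text{and}\quad d\,2^d\mid m(m-1).\tag{1}$$
Equivalently: for $d$ even, $m\equiv1\pmod{d2^d}$; for $d$ odd, either $m\equiv1\pmod{d2^d}$, or $m\equiv0\pmod{2^d}$ and $m\equiv1\pmod d$.

**Necessity of (1).** The degree $m-1$ of each vertex is split into parts equal to $d$. The number of edges $m(m-1)/2$ is a multiple of $d2^{d-1}$.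

**Equivalence of the forms.** Assume (1), and recall that $\gcd(m,m-1)=1$. If $d$ is even, then $d\mid m-1$ makes $m$ odd and coprime to $d$. So $\gcd(d2^d,m)=1$, and $d2^d\mid m-1$. If $d$ is odd, then $2^d$ divides $m(m-1)$, hence divides one of the coprime factors $m-1$ and $m$. In the first case $d2^d\mid m-1$, because $d$ and $2^d$ are coprime; in the second we have the alternative with $m\equiv 0\pmod{2^d}$ and $m\equiv1\pmod d$. Conversely, $m\equiv1\pmod{d2^d}$ clearly gives (1). For $d$ odd, $d\mid m-1$ and $2^d\mid m$ also give $d2^d\mid m(m-1)$.

**Theorem 2 implies Theorem 1.** Let $d>2$ be prime. Then $(d+1)2^{d-1}\equiv0\pmod{2^d}$ because $d+1$ is even, and $(d+1)2^{d-1}\equiv2^{d-1}\equiv1\pmod d$ by Fermat. By the Chinese remainder theorem the two conditions $m\equiv0\pmod{2^d}$, $m\equiv1\pmod d$ describe a single class modulo $d2^d$, so they say $m\equiv(d+1)2^{d-1}\pmod{d2^d}$.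

For composite $d$ the class may be a different one. For $d=9$ we have $10\cdot 2^8\equiv4\pmod 9$, so this number is not $\equiv1\pmod 9$. Since $2^9\equiv-1\pmod 9$, the class with $m\equiv0\pmod{2^9}$ and $m\equiv1\pmod9$ is $m\equiv8\cdot2^9=4096\pmod{4608}$.

What remains is sufficiency. For $d=1$ it is trivial, because $W_1=K_2$. For $d\ge2$ there are two cases:

- **(I)** $m\equiv1\pmod{d2^d}$, for any $d$;
- **(II)** $d\ge3$ odd and $m=2^{d-1}n$ with $n$ even and $2^{d-1}n\equiv1\pmod d$.

Case (I) is Theorem 6.1; we prove it in Section 3, because the same labeling provides a building block for case (II).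

## 3. A labeling of the cube and cyclic rotation

Try $d=2$, $m=9$. Put the vertices on $\mathbb Z_9$ and look at the 4-cycle $0,4,1,2$. Its consecutive differences, up to sign, are $4,3,1,2$. Each edge of $K_9$ has exactly one difference in $\{1,2,3,4\}$ when oriented suitably, so the nine translates of this 4-cycle cover each edge of $K_9$ exactly once. To do this for all cubes we label the vertices of $W_d$ by integers so that the edge differences are $1,2,\dots,d2^{d-1}$. We also want all labels of even vertices to lie below all labels of odd vertices; in the example the even vertices carry $0,1$ and the odd ones $2,4$.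

Let $E_d$ and $O_d$ be the sets of vectors in $\mathbb F_2^d$ of even and odd weight; every edge of $W_d$ joins $E_d$ to $O_d$. Let $e_1,\dots,e_d$ be the unit vectors; the edge $\{x,x+e_i\}$ *has direction $e_i$*. Put
$$q_d=d2^{d-1},\qquad \lambda_d=(d-1)2^{d-2}\ (\lambda_1=0).\qquad\text{Then } q_d=2\lambda_d+2^{d-1},\quad \lambda_{d+1}=q_d.\tag{2}$$
Brackets $[a,b]$ denote integer intervals.

**Lemma 1.** There are injections $f_d:E_d\to[0,\lambda_d]$ and $g_d:O_d\to[\lambda_d+1,q_d]$ such that $xy\mapsto g_d(y)-f_d(x)$ ($x\in E_d$, $y\in O_d$) is a bijection from the edges onto $\{1,\dots,q_d\}$, and the edges of direction $e_d$ receive exactly the values $\lambda_d+1,\dots,\lambda_d+2^{d-1}$.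

*Proof.* The induction builds $W_{d+1}$ from two layers, each a $W_d$: one layer should receive the small differences, the other the large ones, and the edges between the layers should fill the gap in the middle. The clause on direction $e_d$ is there to make the middle work.

**Start.** For $d=1$ put $f_1(0)=0$, $g_1(1)=1$. The only edge has value $1=\lambda_1+1=\lambda_1+2^0$.

**Step from $d$ to $d+1$.** Write $f,g,q,\lambda$ for $f_d,g_d,q_d,\lambda_d$, and put $C=\lambda+2^{d-1}$, $K=q+2^d$. Even vectors of $\mathbb F_2^{d+1}$ are $(x,0)$ and $(y,1)$, odd ones are $(y,0)$ and $(x,1)$, with $x\in E_d$, $y\in O_d$. Define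
$$f_{d+1}(x,0)=f(x),\quad f_{d+1}(y,1)=f(y+e_d)+C,\quad g_{d+1}(y,0)=g(y)+K,\quad g_{d+1}(x,1)=g(x+e_d)+C.$$
These make sense because adding $e_d$ changes parity.

**Differences.** Here we check that each value in $[1,q_{d+1}]$ is taken once.

In layer $0$ the edge $(x,0)(y,0)$ has value $g(y)-f(x)+K$. These values fill $\{K+1,\dots,K+q\}=\{q+2^d+1,\dots,2q+2^d\}$, and $2q+2^d=(d+1)2^d=q_{d+1}$.

In layer $1$ the edge $(x,1)(y,1)$ has value $g(x+e_d)-f(y+e_d)$. Since translation by $e_d$ is an automorphism of $W_d$, these values fill $\{1,\dots,q\}$.

Edges of direction $e_{d+1}$: let $\delta$ be the value, under $f,g$, of an edge of direction $e_d$; by induction $\delta$ runs over $\lambda+1,\dots,\lambda+2^{d-1}$. The edge $(x,0)(x,1)$ has value $g(x+e_d)+C-f(x)=\delta+C$, where $\delta$ belongs to $\{x,x+e_d\}$. As $x$ runs over $E_d$, each $e_d$-edge occurs once, so by (2) we obtain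
$$\{2\lambda+2^{d-1}+1,\dots,2\lambda+2^d\}=\{q+1,\dots,q+2^{d-1}\}.$$
The edge $(y,0)(y,1)$ has value $g(y)+K-f(y+e_d)-C=\delta+(K-C)$. By (2), $K-C=q+2^d-\lambda-2^{d-1}=\lambda+2^d$. So we obtain
$$\{2\lambda+2^d+1,\dots,2\lambda+2^d+2^{d-1}\}=\{q+2^{d-1}+1,\dots,q+2^d\}.$$
Together the edges of direction $e_{d+1}$ fill $\{q+1,\dots,q+2^d\}=\{\lambda_{d+1}+1,\dots,\lambda_{d+1}+2^d\}$, as required, and with the two layers everything in $[1,q_{d+1}]$ is taken exactly once.

**Ranges.** Here we check injectivity and the bounds. The values of $f_{d+1}$ lie in $[0,\lambda]\cup[C,\lambda+C]$, with $C>\lambda$ and $\lambda+C=q=\lambda_{d+1}$. So $f_{d+1}$ is injective into $[0,\lambda_{d+1}]$. The values of $g_{d+1}$ lie in $[\lambda+1+C,q+C]=[q+1,q+C]$ and in $[\lambda+1+K,q+K]$. The second interval lies above the first because $\lambda+1+K-C=2\lambda+2^d+1>q$. Finally $q+K=q_{d+1}$. So $g_{d+1}$ is injective into $[\lambda_{d+1}+1,q_{d+1}]$. $\square$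

For $d=2$ the recipe gives $f(00)=0$, $f(11)=1$, $g(10)=4$, $g(01)=2$, the 4-cycle above. For $d=3$ (now $C=3$, $K=8$) it gives
$$f:\ 000\mapsto0,\ 110\mapsto1,\ 011\mapsto3,\ 101\mapsto4;\qquad g:\ 001\mapsto5,\ 111\mapsto7,\ 010\mapsto10,\ 100\mapsto12.$$
The top layer gives $5-4,\,5-3,\,7-4,\,7-3=1,2,3,4$. The vertical edges give $5-0,\,7-1,\,10-3,\,12-4=5,6,7,8$. The bottom layer gives $10-1,\,10-0,\,12-1,\,12-0=9,10,11,12$.

**Corollary 1.** Let $q=d2^{d-1}$. (a) $K_{q,q}$ decomposes into copies of $W_d$. (b) $K_{2qt+1}$ decomposes into copies of $W_d$ for all $t\ge0$; this is case (I).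

*Proof.* (a) Take the parts $\mathbb Z_q\times\{0\}$ and $\mathbb Z_q\times\{1\}$. For each $i\in\mathbb Z_q$ map the cube by $x\mapsto(f(x)+i,0)$, $y\mapsto(g(y)+i,1)$. Since $f$ takes distinct values in $[0,\lambda]$ and $g$ in $[\lambda+1,q]$, these maps are injective modulo $q$. Given an edge $(a,0)(b,1)$, the residue $b-a$ equals $g(y)-f(x)$ for exactly one edge $xy$ of the cube, and then $i=a-f(x)$ is determined. So each edge lies in exactly one of the $q$ cubes.

(b) On $\mathbb Z_{2qt+1}$ take, for $0\le i<t$, the cube $x\mapsto f(x)$, $y\mapsto g(y)+iq$, and all its $2qt+1$ translates. Its labels lie in $[0,tq]$. They are distinct, because $f(x)\le\lambda<g(y)+iq$. Cube $i$ has differences $iq+1,\dots,(i+1)q$, so over all $i$ the differences are $1,\dots,tq$, each once. Each edge of the complete graph can be written as $\{a,a+s\}$ with $s\in\{1,\dots,tq\}$ in exactly one way, so it is covered exactly once. $\square$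

Rotation gives nothing in case (II). If a decomposition of $K_m$ on $\mathbb Z_m$ consists of $k$ full orbits of cubes, each of length $m$, then $m(m-1)/2=k\,m\,d2^{d-1}$, so $m=1+2kd2^{d-1}$, which is case (I). When $m$ is even we need another group, and the opening example suggests a power of $\mathbb F_2$.

## 4. Independent difference sets in $\mathbb F_2^M$ and Edmonds' theorem

**Definition.** For $T\subset\mathbb F_2^M\setminus0$, the *Cayley graph* $\mathrm{Cay}(\mathbb F_2^M,T)$ has vertex set $\mathbb F_2^M$ and edges $\{x,x+t\}$, $t\in T$.

For instance $\mathrm{Cay}(\mathbb F_2^d,\{e_1,\dots,e_d\})=W_d$, and $\mathrm{Cay}(\mathbb F_2^4,\mathbb F_2^4\setminus 0)=K_{16}$. The Cayley graphs of disjoint sets $T$ have disjoint edge sets, because each edge has one difference. So we want to split a given $T$ into linearly independent $d$-sets, as with the five rows of Section 1. Edmonds' theorem says exactly when this is possible.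

A *matroid* on a finite set is a nonempty family of subsets, called independent, that is closed under taking subsets and has the exchange property: if $I,J$ are independent and $|I|<|J|$, some element of $J\setminus I$ can be added to $I$ keeping it independent. The rank $\mathrm{rk}(X)$ is the largest size of an independent subset of $X$. The example for us: let $T$ be a finite set of vectors, and call a subset independent if it is linearly independent and has at most $d$ elements. Exchange holds: linear algebra lets us enlarge $I$ by an element of $J\setminus I$, and $|I|+1\le|J|\le d$. The rank is $\mathrm{rk}(X)=\min(\dim\mathrm{span}X,d)$.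

**Edmonds' theorem** (J. Edmonds, *Minimum partition of a matroid into independent subsets*, J. Res. Nat. Bur. Standards 69B (1965) 67–72). The ground set of a finite matroid can be partitioned into at most $N$ independent sets if and only if $|X|\le N\,\mathrm{rk}(X)$ for every subset $X$.

The condition is clearly needed, since each of the $N$ sets meets $X$ in at most $\mathrm{rk}(X)$ elements; the strength of the theorem is that nothing else is needed.

**Lemma 2.** If $B\subset\mathbb F_2^M$ is linearly independent with $|B|=d$, then every component of $\mathrm{Cay}(\mathbb F_2^M,B)$ is a $W_d$. If $T\subset\mathbb F_2^M\setminus0$, $|T|=Nd$, and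
$$|T\cap W|\le N\dim W\quad\text{for all subspaces } W\text{ with }1\le\dim W\le d-1,\tag{3}$$
then $T$ is a disjoint union of $N$ independent $d$-sets, so $\mathrm{Cay}(\mathbb F_2^M,T)$ decomposes into copies of $W_d$.

*Proof.* Let $B=\{b_1,\dots,b_d\}$. The map $(a_1,\dots,a_d)\mapsto x+\sum a_ib_i$ is a bijection from $\mathbb F_2^d$ onto the coset $x+\mathrm{span}(B)$. It carries the edges of $W_d$ to the edges of the Cayley graph in this coset, and no edge joins different cosets. So the components are the cosets, and each is a $W_d$.

For the second claim, use the matroid just described and verify Edmonds' condition. Let $X\subset T$ and $r=\dim\mathrm{span}X$. If $r=0$, then $X=\emptyset$, since $0\notin T$. If $1\le r<d$, then $|X|\le|T\cap\mathrm{span}X|\le Nr$ by (3). If $r\ge d$, then $|X|\le|T|=Nd=N\,\mathrm{rk}(X)$. Edmonds gives at most $N$ independent sets, each of size at most $d$, with total size $Nd$. So there are exactly $N$ and each has size $d$. Apply the first claim to each. $\square$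

To check (3) we use two monotone sequences:
$$\frac{2^r-1}r\quad\text{and}\quad\frac{2^{r-1}}r\quad\text{are nondecreasing for } r\ge1.\tag{4}$$
The first step inequality is $r(2^{r+1}-1)\ge(r+1)(2^r-1)$, that is, $(r-1)2^r+1\ge0$. The second is $2r\ge r+1$.

## 5. A pair of fibers and its degree defect

From now on $d\ge3$ is odd. Put
$$G=\mathbb F_2^{d-1},\qquad D=|G\setminus0|=2^{d-1}-1,\qquad q=d2^{d-1}.$$
In case (II) we have $m=2^{d-1}n$, so we may take the vertex set $V=G\times Y$ with $|Y|=n$. The sets $G\times\{y\}$ are called *fibers*. An edge inside a fiber, $\{(x,y),(x+s,y)\}$, has difference $s\in G\setminus0$.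

The first thing to try is to cut $K_m$ into small pieces made of fibers and decompose each piece on its own. Two fibers together carry a copy of $\mathbb F_2^d$, but the complete graph on them has degree $2^d-1$, and
$$d\nmid2^d-1.\tag{5}$$
Indeed, let $p$ be the least prime divisor of $d$, and suppose $p\mid 2^d-1$. The order of $2$ modulo $p$ divides $d$ and, by Fermat, $p-1$. A prime dividing $\gcd(d,p-1)$ would be a prime divisor of $d$ smaller than $p$, so this gcd is $1$. Then $2\equiv1\pmod p$, which is absurd.

The bipartite graph between two fibers has degree $2^{d-1}$, which is not divisible by $d$ either, because $d>1$ is odd. So a pair of fibers needs help from edges inside the fibers. Let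
$$\rho\in\{1,\dots,d-1\},\qquad\rho\equiv-2^{d-1}\pmod d.\tag{6}$$
If cubes decompose the graph formed by all edges between two fibers and some edges inside them, then the inside degree at each vertex is $\equiv\rho\pmod d$. The next lemma says that, for $d\ge5$, this is all one needs, if the inside edges are given by two sets of differences that correspond under a linear map.

**Lemma 3.** Let $d\ge5$, $y\ne y'$ in $Y$, and $S_y,S_{y'}\subset G\setminus0$ with $\varphi(S_y)=S_{y'}$ for some linear automorphism $\varphi$ of $G$, and $|S_y|+2^{d-1}\equiv0\pmod d$. Then the graph consisting of all edges between the fibers of $y$ and $y'$, all edges $\{(x,y),(x+s,y)\}$ with $s\in S_y$, and all edges $\{(x,y'),(x+s,y')\}$ with $s\in S_{y'}$ decomposes into copies of $W_d$.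

*Proof.* **Recognizing a Cayley graph.** Map $(x,0)\mapsto(x,y)$ and $(x,1)\mapsto(\varphi(x),y')$. Under this bijection the edges between the fibers become all edges with differences in $G\times1$. The edges inside the fiber of $y$ become differences $(s,0)$, $s\in S_y$. The edge $\{(\varphi(x),y'),(\varphi(x)+\varphi(s),y')\}$ becomes $\{(x,1),(x+s,1)\}$. So the graph is $\mathrm{Cay}(G\times\mathbb F_2,T)$ with $T=(S_y\times0)\cup(G\times1)$.

**Bounds on $N$.** Put $N=|T|/d$, an integer. Since $2^{d-1}\le|T|<2^d$ and $d\ge5$,
$$\frac{2^{d-1}}d\le N<\frac{2^d}d=2^{d-2}\cdot\frac4d\le2^{d-2}.$$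

**Condition (3), dimension $r\le d-2$.** By (4),
$$|T\cap W|\le2^r-1\le r\,\frac{2^{d-2}-1}{d-2}\le r\,\frac{2^{d-1}}d\le rN .$$
The third inequality says $d(2^{d-2}-1)\le(2d-4)2^{d-2}$, which holds since $d\le2d-4$.

**Condition (3), dimension $d-1$.** Such a $W$ is a hyperplane of $G\times\mathbb F_2$. Either $W=G\times0$, and $W$ misses $G\times1$; or $W\cap(G\times0)$ has dimension $d-2$, and $W\cap(G\times1)$ is a coset of it, with $2^{d-2}$ elements. In both cases at least $2^{d-2}$ elements of $G\times1$ lie outside $W$. So $|T\setminus W|\ge2^{d-2}\ge N$ and $|T\cap W|\le Nd-N=(d-1)N$. Lemma 2 applies. $\square$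

Lemma 3 suggests a plan. For each pair $e=yy'$ choose a size $\mu_e\equiv\rho\pmod d$; for each $y$ split $G\setminus0$ into sets $S_{e,y}$ of sizes $\mu_e$, one for each $e\ni y$; apply Lemma 3 to every pair. We need $\sum_{e\ni y}\mu_e=D$ at every $y$. This cannot work for large $n$. Every pair takes at least $\rho$ of the $D$ differences available at $y$, so the plan needs $(n-1)\rho\le D$. For $d=11$ we have $2^{10}=1024\equiv1\pmod{11}$, so $\rho=10$, $D=1023$, and case (II) concerns $n\equiv12\pmod{22}$. For $n=100$ the count $990\le1023$ leaves room, but for $n=122$ it asks for $1210$ differences out of $1023$.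

The remedy is to spare most pairs of fibers from needing any help. If we join $d$ fibers to $d$ other fibers, the degrees become $d2^{d-1}$, and there is no defect.

**Lemma 5.** Let $A,B\subset Y$ be disjoint with $d\mid|A|$ and $d\mid|B|$. Then the complete bipartite graph between $G\times A$ and $G\times B$ decomposes into copies of $W_d$.

*Proof.* Split $A$ and $B$ into $d$-sets. Between $G\times A'$ and $G\times B'$ with $|A'|=|B'|=d$ we have a $K_{q,q}$, since $d2^{d-1}=q$. Apply Corollary 1(a) to each. $\square$

(The number 4 is reserved for a companion of Lemma 3, which Section 7 needs.)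

So the pairs that pay $\rho$ should form a graph $\Gamma$ on $Y$ of small degree, and the other pairs should be organized in $d\times d$ blocks. Section 6 does this; the budget then suffices as soon as $2^{d-1}$ is large compared with $d^2$, which means $d\ge9$.

## 6. A sparse graph of fiber pairs: odd $d\ge9$

Throughout this section $d\ge9$ is odd, $n$ is even, and $2^{d-1}n\equiv1\pmod d$.

First look at $d=9$, $n=16$, so $m=256\cdot16=4096$. Here $2^8=256\equiv4\pmod 9$, $\rho=5$, $D=255$. The plan with all pairs works: each $y$ lies in 15 pairs, which take at least $75$ differences, and $180=9\cdot20$ remain to be distributed. Take a perfect matching of $Y$, and put $\mu_e=5+9\cdot20=185$ on its edges and $\mu_e=5$ on the other pairs. Then $14\cdot5+185=255$, and $5+256=9\cdot29$, $185+256=9\cdot49$. In general the surplus is not the same at every $y$, and one has to distribute it with multiplicities; the following lemma does that. A *loopless multigraph* may have parallel edges, but no edge from a vertex to itself.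

**Lemma 6.** If nonnegative integers $c_1,\dots,c_w$ have sum $2N$ and all $c_i\le N$, there is a loopless multigraph on $\{1,\dots,w\}$ with degrees $c_i$.

*Proof.* Write a list of $2N$ tokens: $c_1$ times $1$, then $c_2$ times $2$, and so on. Join token $j$ with token $j+N$ for $1\le j\le N$. Equal tokens occupy at most $N$ consecutive places, so two tokens at distance $N$ are different. Each token is used once, so vertex $i$ has degree $c_i$. $\square$

For degrees $2,1,1$ the list is $1,1,2,3$ with $N=2$, and the edges are $12$ and $13$.

**Step 1: a numerical inequality.** This step shows that $D$ is large enough for the budget. We claim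
$$D=2^{d-1}-1\ \ge\ \rho(4d-2)+4d.\tag{7}$$
For $d=9$: $\rho=5$, and $5\cdot34+36=206\le255$. For $d\ge11$, since $\rho\le d-1$, it suffices that $2^{d-1}-1\ge(d-1)(4d-2)+4d=4d^2-2d+2$. At $d=11$ this reads $1023\ge464$. It propagates from $d$ to $d+1$: in the form $2^{d-1}\ge4d^2-2d+3$ the left side doubles. On the right, $4(d+1)^2-2(d+1)+3=4d^2+6d+5\le2(4d^2-2d+3)$, because $4d^2-10d+1\ge0$ for $d\ge3$.

**Step 2: the graph $\Gamma$.** This step selects the pairs of fibers that will be treated by Lemma 3 and disposes of the others. Since $2^{d-1}n\equiv1\pmod d$, we have $d\nmid n$. Write $n=n_0+2dt$ with $0<n_0<2d$, $t\ge0$; then $n_0$ is even. Let $h\in\{1,\dots,d-1\}$ with $h\equiv n\pmod d$, so $n_0\in\{h,h+d\}$. If $n_0=2$, then $n\equiv2\pmod d$ and $2^d\equiv2^{d-1}n\equiv1\pmod d$, contrary to (5). So $n_0\ge4$.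

Let $Y=Y_0\sqcup Y_1\sqcup\dots\sqcup Y_{2t}$ with $|Y_0|=n_0$ and $|Y_k|=d$ for $k\ge1$. For $1\le k\le2t$ choose $V_k\subset Y_{k-1}$ with $|V_k|=h$; this is possible since $h\le n_0$ and $h<d$. Let $\Gamma$ be the graph on $Y$ consisting of all pairs inside each $Y_k$ and all pairs in $V_k\times Y_k$, $1\le k\le 2t$.

The pairs not in $\Gamma$ are those between $Y_k$ and $(Y_0\cup\dots\cup Y_{k-1})\setminus V_k$, for $k\ge1$. The first set has $d$ elements, the second $n_0+(k-1)d-h$, which is divisible by $d$. By Lemma 5 all edges of $V$ over pairs not in $\Gamma$ are decomposed.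

**Step 3: the surplus at each fiber.** This step computes how many differences are left at $y$ after each pair has taken its minimum $\rho$. Let $\delta_y$ be the degree of $y$ in $\Gamma$. For $y\in Y_0$ it is $n_0-1$, or $n_0-1+d$ if $y\in V_1$. For $y\in Y_k$, $k\ge1$, it is $d-1+h$, or $2d-1+h$ if $y\in V_{k+1}$. Hence
$$\delta_y\equiv n-1\pmod d,\qquad\delta_y\le3d-2,$$
and within one $Y_k$ the $\delta_y$ take at most two values, which then differ by $d$. By (6), $\rho n\equiv-2^{d-1}n\equiv-1$, so modulo $d$ we get $\rho\delta_y\equiv\rho n-\rho\equiv-1-\rho\equiv2^{d-1}-1=D$. Therefore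
$$b_y:=\frac{D-\rho\delta_y}d\tag{8}$$
is an integer. By (7), $D-\rho\delta_y\ge\rho(4d-2)+4d-\rho(3d-2)=\rho d+4d$, so $b_y\ge\rho+4$. Within one $Y_k$ the $b_y$ differ by at most $\rho$. Finally, $\sum_yb_y=(nD-2\rho|E(\Gamma)|)/d$. The numerator is even because $n$ is, and $d$ is odd, so $\sum_yb_y$ is even.

**Step 4: distributing the surplus.** This step finds integers $\beta_e\ge0$, $e\in E(\Gamma)$, with
$$\sum_{e\ni y}\beta_e=b_y\quad\text{for all }y\in Y.\tag{9}$$
Inside each $Y_k$ we may use every pair, so Lemma 6 will do the work once the sums over the $Y_k$ are even. We first repair parity with single edges between consecutive parts.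

For $1\le k\le2t$ fix $p_k\in V_k\subset Y_{k-1}$ and $q_k\in Y_k$; the pair $p_kq_k$ belongs to $\Gamma$. Put $\varepsilon_{2t+1}=0$, and choose $\varepsilon_k\in\{0,1\}$ successively for $k=2t,2t-1,\dots,1$ so that $\sum_{y\in Y_k}b_y-\varepsilon_k-\varepsilon_{k+1}$ is even. Then $\sum_{y\in Y_0}b_y-\varepsilon_1$ is even too, because the sum of all these expressions over $k=0,\dots,2t$ is $\sum_Yb_y-2\sum_k\varepsilon_k$, which is even. (For $t=0$ this just says that $\sum_{Y_0}b_y$ is even.)

Put weight $\varepsilon_k$ on the edge $p_kq_k$. Let $b'_y$ be what remains of the requirement $b_y$. A vertex can be $q_k$ for its own part and $p_{k+1}$ for the next one, so $b_y-2\le b'_y\le b_y$; and the sum of the $b'_y$ over each $Y_k$ is even.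

Let $b=\min_{Y_k}b_y\ge\rho+4$. All $b'_y$ with $y\in Y_k$ lie in $[b-2,b+\rho]$, and $b+\rho\le2(b-2)$ because $b\ge\rho+4$. Since $|Y_k|\ge3$, the sum of the other requirements in $Y_k$ is at least $2(b-2)\ge b'_y$. So each $b'_y$ is at most half the total over $Y_k$, and Lemma 6 gives a loopless multigraph on $Y_k$ with degrees $b'_y$. Let $\beta_e$ be the total multiplicity on $e$: the multiplicity from the multigraph if $e$ lies inside some $Y_k$, the weight $\varepsilon_k$ if $e=p_kq_k$, and $0$ otherwise. Then (9) holds.

**Step 5: cutting $G\setminus0$ by a primitive element.** This step turns the numbers into sets of differences that satisfy the hypothesis of Lemma 3. Put $\mu_e=\rho+d\beta_e$. By (8) and (9),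
$$\sum_{e\ni y}\mu_e=\rho\delta_y+db_y=D,\qquad\mu_e+2^{d-1}\equiv\rho+2^{d-1}\equiv0\pmod d.$$

The sets $S_{e,y}$ and $S_{e,y'}$ at the two ends of $e=yy'$ must be related by a linear automorphism of $G$. Requiring them to be equal would be a much stronger demand: for each $g\in G\setminus0$, the edges $e$ with $g$ in their set would then have to form a perfect matching of $Y$. A finite field makes this unnecessary. Recall that the multiplicative group of a finite field is cyclic; a generator is called a primitive element. In the field $\{0,1,\omega,\omega+1\}$ of order $4$, with $\omega^2=\omega+1$, the powers $1,\omega,\omega^2$ are all the nonzero elements.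

Identify $G$ with the additive group of the field of order $2^{d-1}$, and let $\omega$ be a primitive element. Then $\omega^0,\omega^1,\dots,\omega^{D-1}$ are all elements of $G\setminus0$, each once. At each $y$, cut this sequence into consecutive intervals $S_{e,y}$ of lengths $\mu_e$, one for each $e\ni y$. The order of the intervals is arbitrary, and the lengths fit because their sum is $D$. For $e=yy'$ there are $i,j$ with
$$S_{e,y}=\omega^i\{1,\omega,\dots,\omega^{\mu_e-1}\},\qquad S_{e,y'}=\omega^j\{1,\omega,\dots,\omega^{\mu_e-1}\}.$$
Multiplication by $\omega^{j-i}$ is an $\mathbb F_2$-linear automorphism of $G$, and it maps $S_{e,y}$ onto $S_{e,y'}$.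

**Step 6: every edge once.** By Lemma 3, for every $e=yy'\in E(\Gamma)$, all edges between the two fibers together with the edges inside them having differences in $S_{e,y}$ and $S_{e,y'}$, respectively, decompose into copies of $W_d$. The edges between fibers over pairs in $\Gamma$ are thus covered once, and those over pairs outside $\Gamma$ were covered once in Step 2. An edge inside the fiber of $y$ has its difference in exactly one $S_{e,y}$, so it is covered once. This settles case (II) for odd $d\ge9$. $\blacksquare$

## 7. Removing one matching per pair: $d=3,5,7$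

For $d=3,5,7$ the budget is too small. For $d=5$ we have $\rho=4$ and $D=15$, and already the first case $n=6$ would need $5\cdot4=20$ differences at each fiber if all pairs were treated by Lemma 3. For $d=3$ we have $\rho=2$, $D=3$, and $n=4$ would need $6$. For $d=7$, $\rho=6$ and $D=63$. The case $n=8$ passes the count, $7\cdot6=42$, but for $n=22$ the construction of Section 6 has $n_0=8$, $h=1$, and a vertex of degree $7+7=14$ in $\Gamma$, which would need $84$.

These $d$ have something in their favor: they are primes, so $d\mid2^{d-1}-1$. The bipartite graph between two fibers has degree $2^{d-1}\equiv1\pmod d$, and removing one perfect matching leaves a degree divisible by $d$. For $d=3$ this is familiar: $K_{4,4}$ minus a perfect matching is a 3-cube. The removed matchings must then be collected and decomposed together.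

Also, since $2^{d-1}\equiv1\pmod d$, case (II) now concerns the even $n\equiv1\pmod d$. Call $n$ *good* if the complete graph on $G\times Y$, $|Y|=n$, decomposes into copies of $W_d$. In the lemmas of this section $d$ is one of $3,5,7$, except that Lemma 4 is stated for all odd $d\ge3$ with $d\mid 2^{d-1}-1$.

**Lemma 4.** Let $d\mid2^{d-1}-1$, $u\in G$, $S=\emptyset$ or $S=G\setminus0$, and $y\ne y'$. The graph consisting of all edges between the fibers of $y,y'$ except the matching $\{(x,y),(x+u,y')\}$, $x\in G$, together with all edges $\{(x,z),(x+s,z)\}$, $s\in S$, $z\in\{y,y'\}$, decomposes into copies of $W_d$.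

*Proof.* With $(x,0)\mapsto(x,y)$, $(x,1)\mapsto(x,y')$ the graph becomes $\mathrm{Cay}(G\times\mathbb F_2,T)$ with $T=(S\times0)\cup((G\setminus u)\times1)$, because the removed matching consists of the edges with difference $(u,1)$. We check (3); let $W$ be a subspace with $1\le\dim W=r\le d-1$.

If $S=\emptyset$, then $N=(2^{d-1}-1)/d$. The set $W\cap(G\times1)$ is empty or has $2^{r-1}$ elements, so by (4)
$$|T\cap W|\le2^{r-1}\le r\,\frac{2^{d-2}}{d-1}\le rN.$$
The last inequality says $d2^{d-2}\le(d-1)(2^{d-1}-1)$, that is, $d-1\le(d-2)2^{d-2}$. For $d\ge3$ the right side is at least $2(d-2)\ge d-1$.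

If $S=G\setminus0$, then $N=2(2^{d-1}-1)/d$, and
$$|T\cap W|\le2^r-1\le r\,\frac{2^{d-1}-1}{d-1}\le rN,$$
the last inequality because $d\le2(d-1)$. Lemma 2 applies in both cases. $\square$

The next lemma collects the removed matchings over a block of $2^p$ fibers.

**Lemma 7.** Let $d\mid2^p-1$ and let $B$ be a set of $2^p$ fibers (indices in $Y$). There are $u_e\in G$, one for each pair $e$ in $B$, such that the union over all pairs $e=yy'$ in $B$ of the matchings $\{(x,y),(x+u_e,y')\}$, $x\in G$, decomposes into copies of $W_d$.

*Proof.* Identify $B$ with $\mathbb F_2^p$, so that a pair $yy'$ has a difference $c=y+y'\in\mathbb F_2^p\setminus0$. We let $u_e$ depend only on this difference. Partition $\mathbb F_2^p\setminus0$ into $d$-sets, and let $\epsilon_1,\dots,\epsilon_{d-1}$ be a basis of $G$. For each $d$-set $\{c_1,\dots,c_d\}$ of the partition put $u_{c_i}=\epsilon_i$ for $i<d$, and $u_{c_d}=0$. The vectors $(c_i,u_{c_i})\in\mathbb F_2^p\times G$, $1\le i\le d$, are independent: in a vanishing linear combination the $G$-components force the coefficients of the first $d-1$ vectors to vanish, and then $c_d\ne0$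 forces the last one to vanish. By the first claim of Lemma 2, applied to each $d$-set, $\mathrm{Cay}(\mathbb F_2^p\times G,\{(c,u_c):c\ne0\})$ decomposes into copies of $W_d$. Its edges join $(y,x)$ to $(y+c,x+u_c)$. So, after swapping the two coordinates, it is the stated union with $u_{yy'}=u_{y+y'}$. $\square$

**Lemma 8.** If $d\mid2^p-1$, then $2^p$ is good.

*Proof.* Let $B=Y$ be the set of all $2^p$ fibers, and take the cubes of Lemma 7. Let $F$ be a perfect matching of $B$. For every pair $e$ apply Lemma 4 with $u=u_e$, using $S=G\setminus0$ if $e\in F$ and $S=\emptyset$ otherwise. Between two fibers, Lemma 7 covers the matching and Lemma 4 the rest. Inside each fiber, every edge is covered once, by the pair of $F$ that contains this fiber. $\square$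

For $d=3$, $p=2$ this gives another decomposition of $K_{16}$. Lemma 7 contributes $2$ cubes, each of the two pairs in $F$ contributes $2$, and each of the other four pairs contributes $1$: ten in all.

The next lemma produces larger good numbers from smaller ones. The idea is to glue good pieces and a block of Lemma 7 along single fibers, so that all remaining pairs fall under Lemma 5.

**Lemma 9.** Let $d\mid2^p-1$, and let $n\equiv r\equiv1\pmod d$ with $r\ge2$ and both $n,r$ good. Then $n+(2^p-1)+(r-1)$ is good.

*Proof.* Let $Y=Y'\sqcup Y_1\sqcup Y_2$ with sizes $n$, $2^p-1$, $r-1$, and let $v\in Y'$, $w\in Y_1$.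

**Two good pieces.** Decompose the complete graphs on $G\times Y'$ and on $G\times(\{w\}\cup Y_2)$; these index sets have sizes $n$ and $r$. The edges inside all fibers of $Y'$, of $Y_2$, and of $w$ are now covered.

**The block.** For $B=\{v\}\cup Y_1$, of size $2^p$, use Lemma 7. Let $F$ be a perfect matching of $Y_1\setminus w$, a set of even size $2^p-2$. For each pair $e$ in $B$ apply Lemma 4 with $u=u_e$, using $S=G\setminus0$ if $e\in F$ and $S=\emptyset$ otherwise. This covers all edges between different fibers of $B$, and it covers once the edges inside the fibers of $Y_1\setminus w$. It uses no edges inside the fibers of $v$ and $w$, which were covered before.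

**The rest.** The remaining pairs are those of $Y_1\times(Y'\setminus v)$ and of $Y_2\times((Y'\cup Y_1)\setminus w)$. The four sizes are $2^p-1$, $n-1$, $r-1$, and $n+2^p-2=(n-1)+(2^p-1)$, all divisible by $d$. So Lemma 5 applies to both. $\square$

**The case $d=3$.** Take $p=2$. By Lemma 8, $4$ is good; by Lemma 9 with $r=4$, if $n\equiv1\pmod 3$ is good, so is $n+6$. Hence all $n\equiv4\pmod6$ are good. (For $n=10$ this is $K_{40}$, the case left open in Section 1.)

**The case $d=7$.** Take $p=3$. By Lemma 8, $8$ is good; by Lemma 9 with $r=8$, if $n\equiv1\pmod 7$ is good, so is $n+14$. Hence all $n\equiv8\pmod{14}$ are good.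

**The case $d=5$.** Here the least $p$ with $5\mid2^p-1$ is $p=4$, and Lemma 8 starts only at $16$, so $n=6$ must be done separately. We claim that $6$ is good. Split the six fibers into pairs $P_1,P_2,P_3$. In $G=\mathbb F_2^4$ take the disjoint triples
$$S_{12}=\{1000,0100,0010\},\quad S_{13}=\{0001,1001,0101\},\quad S_{23}=\{0011,1100,0110\}.$$
The sums are $1110$, $1101$, $1001$, all nonzero, so each triple is independent.

*Pairs of fibers in different $P_i$.* Let $i<j$, $P_i=\{y_0,y_1\}$, $P_j=\{z_0,z_1\}$. Identify $y_0,y_1,z_0,z_1$ with $00,11,10,01\in\mathbb F_2^2$. The five vectors $(10,0)$, $(01,0)$ and $(00,s)$, $s\in S_{ij}$, in $\mathbb F_2^2\times G$ are independent, so by Lemma 2 the corresponding Cayley graph decomposes into copies of $W_5$. The differences $10$ and $01$ join each of $00,11$ to each of $10,01$. So this graph consists of the matchings $(x,y)(x,z)$, $y\in P_i$, $z\in P_j$, and of the edges with differences in $S_{ij}$ inside the four fibers. For each $y\in P_i$, $z\in P_j$ the remaining edges between their fibers decompose by Lemma 4 with $u=0$, $S=\emptyset$.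

*The two fibers of $P_i$.* Let $S$ be $G\setminus0$ minus the two triples whose index contains $i$. Then $|S|=15-6=9$ and $9+16=25\equiv0\pmod5$. Lemma 3 with $\varphi=\mathrm{id}$ decomposes all edges between the two fibers of $P_i$, together with the edges with differences in $S$ inside them.

Inside a fiber of $P_i$ the differences in the two triples with index containing $i$ are used once each, in the two steps for pairs $P_i,P_j$, and the others once in the last step. So every edge is covered once, and $6$ is good.

Now Lemma 9 with $p=4$, $r=6$ gives: if $n\equiv1\pmod5$ is good, so is $n+15+5=n+20$. Starting from $6$ and from $16$ we obtain all $n\equiv6\pmod{10}$.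

**End of the proof of Theorems 1 and 2.** The classes $4\pmod6$, $6\pmod{10}$, $8\pmod{14}$ consist exactly of the even $n\equiv1\pmod d$ for $d=3,5,7$. So case (II) holds for these $d$, and Section 6 covers all odd $d\ge9$. Case (I) is Corollary 1(b), $d=1$ is trivial, and necessity of (1) was shown in Section 2. This proves Theorem 2, and with it Theorem 1. In particular, for every odd $d$ the converse of Theorem 6.3 holds: if $m\equiv1\pmod d$ and $m\equiv0\pmod{2^d}$, then $K_m$ is decomposable into copies of $W_d$. $\blacksquare$
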